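\title{Uniform embeddings into reflexive spaces\\ and weak sequential completeness}

\begin{abstract}
We prove that a Banach space whose unit ball is uniformly homeomorphic to a subset of a reflexive space is weakly sequentially complete, and that the same holds for a space that coarsely embeds into a reflexive space. Both facts follow from a concentration theorem for arbitrary maps with relatively weakly compact range on the convex hull of a weakly Cauchy sequence. In the proof two players independently form transfinite repeated averages of the sequence, and their moves are interleaved so that the two averages are close in norm. We also show that a weakly Cauchy sequence converges weakly exactly when its convex hull uniformly embeds into a reflexive space, and we construct a separable Schur space whose unit ball does not uniformly embed into any reflexive space.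
\end{abstract}

\section{The question and the results}\label{sec:intro}

All Banach spaces are treated as real spaces, $B_X$ is the closed unit ball of $X$, and $\mathbb N=\{1,2,\dots\}$. A subset $S$ of a Banach space \emph{uniformly embeds} into a Banach space $Y$ if there is an injective map $\varphi:S\to Y$ such that $\varphi$ and $\varphi^{-1}:\varphi(S)\to S$ are uniformly continuous for the norm metrics. A sequence $(x_n)$ in $X$ is \emph{weakly Cauchy} if $x^*(x_n)$ converges for every $x^*\in X^*$, and $X$ is \emph{weakly sequentially complete} if every weakly Cauchy sequence in $X$ converges weakly to an element of $X$. We study the following question.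

\begin{quote}
If $B_X$ uniformly embeds into a reflexive space, must $X$ be weakly sequentially complete?
\end{quote}

A uniform embedding need not respect the linear structure or the weak topology, so it is not evident that any property of the weak topology of $X$ can be read off from it. Three spaces show what to expect. If $X$ is reflexive, the identity is an embedding, and $X$ is weakly sequentially complete. The space $\ell_1$ is not reflexive, and yet its ball embeds.

\begin{example}\label{ex:l1}
Define $\varphi:B_{\ell_1}\to\ell_2$ by $\varphi(x)_i=\operatorname{sign}(x_i)|x_i|^{1/2}$. For real $a,b$,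
\[
\tfrac12|a-b|^2\le\big|a|a|-b|b|\big|\le|a-b|\,(|a|+|b|).
\]
Indeed, the middle term equals $|a-b|(|a|+|b|)$ if $ab\ge0$, and it equals $a^2+b^2$ with $|a-b|=|a|+|b|$ if $ab<0$. Summing over coordinates and using the Cauchy--Schwarz inequality gives $\frac12\|\varphi(x)-\varphi(y)\|_2^2\le\|x-y\|_1\le2\|\varphi(x)-\varphi(y)\|_2$. So $B_{\ell_1}$ uniformly embeds into $\ell_2$.
\end{example}

Thus reflexivity of $X$ cannot be the conclusion. But $\ell_1$ is still weakly sequentially complete (see Section~\ref{sec:prelim}). On the other side stands $c_0$, where the summing basis $s_n=e_1+\dots+e_n$ is weakly Cauchy without a weak limit, and a theorem of Kalton says that $c_0$ is not uniformly homeomorphic to any subset of a reflexive space. The three cases suggest a positive answer, and it is correct.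

\begin{theorem}\label{thm:main}
If $B_X$ uniformly embeds into a reflexive space, then $X$ is weakly sequentially complete.
\end{theorem}

For a map $\varphi$ from a subset of a Banach space into a Banach space put
\[
\omega_\varphi(t)=\sup\{\|\varphi(x)-\varphi(y)\|:\|x-y\|\le t\},\qquad \omega_\varphi(0+)=\inf_{t>0}\omega_\varphi(t).
\]
The number $\omega_\varphi(0+)$ measures how far $\varphi$ can separate arbitrarily close points; it vanishes exactly when $\varphi$ is uniformly continuous. A weakly Cauchy sequence has a weak* limit $x^{**}$ in $X^{**}$, and the distance from $x^{**}$ to $X$ measures the failure of weak convergence. The core of the paper is the following statement, which produces points that stay far apart in $X$ and whose images are as close as $\omega_\varphi(0+)$ permits.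

\begin{theorem}\label{thm:A}
Let $(x_n)$ be a weakly Cauchy sequence in a Banach space $X$ with weak* limit $x^{**}\in X^{**}$. Put $d=\operatorname{dist}(x^{**},X)$ and $C=\operatorname{conv}\{x_n\}$. Let $Y$ be a Banach space and let $\varphi:C\to Y$ be any map with relatively weakly compact range; no continuity is assumed. Then for every $\varepsilon>0$ there are $z\in C$ and $z_N\in\operatorname{conv}\{x_n:n>N\}$ $(N\in\mathbb N)$ such that
\[
\|\varphi(z)-\varphi(z_N)\|\le2\omega_\varphi(0+)+\varepsilon\ \text{ for all }N,\qquad \liminf_N\|z-z_N\|\ge\|z-x^{**}\|\ge d.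
\]
\end{theorem}

Because discontinuous maps are allowed, the theorem also applies at large scales. A map $\varphi:X\to Y$ is a \emph{coarse embedding} if $\omega_\varphi(t)<\infty$ for all $t$ and $\|\varphi(x)-\varphi(y)\|\to\infty$ uniformly as $\|x-y\|\to\infty$.

\begin{corollary}\label{cor:coarse}
If $X$ coarsely embeds into a reflexive space, then $X$ is weakly sequentially complete.
\end{corollary}

For a single sequence the obstruction is exact, while for the whole ball it is not.

\begin{theorem}\label{thm:B}
A weakly Cauchy sequence $(x_n)$ in $X$ converges weakly in $X$ if and only if $\operatorname{conv}\{x_n\}$ uniformly embeds into a reflexive space. Hence $X$ is weakly sequentially complete if and only if, for every weakly Cauchy sequence $(x_n)$ in $X$, the set $\operatorname{conv}\{x_n\}$ uniformly embeds into a reflexive space.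
\end{theorem}

\begin{theorem}\label{thm:C}
There is a separable Schur (hence weakly sequentially complete) space $X$ such that $B_X$ does not uniformly embed into any reflexive space.
\end{theorem}

Section~\ref{sec:model} proves Theorem~\ref{thm:A} by hand for the summing basis and shows why the general case needs more. The general proof has two independent halves. Section~\ref{sec:proc} concerns only the target $Y$: iterated weak limits do not depend on how two runs are interleaved. Sections~\ref{sec:avg} and~\ref{sec:tree} concern only the sequence $(x_n)$: there is an interleaving under which two independently formed averages are close.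

\section{Standard facts}\label{sec:prelim}

\emph{Weak topologies.} A weakly Cauchy sequence $(x_n)$ is bounded by the uniform boundedness principle, and $x^{**}(x^*)=\lim_nx^*(x_n)$ defines its weak* limit $x^{**}\in X^{**}$. It converges weakly in $X$ if and only if $x^{**}\in X$, that is, since $X$ is closed in $X^{**}$, if and only if $\operatorname{dist}(x^{**},X)=0$. If $w_N\to w$ weak* in $X^{**}$, then $\|w\|\le\liminf_N\|w_N\|$. The ball $B_{X^*}$ is weak* compact. A set is \emph{relatively weakly compact} if its weak closure is weakly compact; such sets are bounded, and in a reflexive space every bounded set is relatively weakly compact.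

A \emph{Schur space} is one in which weakly null sequences are norm null; $\ell_1$ is a Schur space. A Schur space is weakly sequentially complete: if $(x_n)$ is weakly Cauchy and $n_j,m_j\to\infty$, then $x_{n_j}-x_{m_j}$ is weakly null, hence norm null, so $(x_n)$ is norm Cauchy.

\emph{Ultrafilters.} An ultrafilter on a set $I$ is a family $\mathcal V$ of subsets of $I$ that is closed under finite intersections and supersets, does not contain $\emptyset$, and contains $E$ or $I\setminus E$ for each $E\subset I$. If $h$ maps $I$ into a compact Hausdorff space $Z$, there is a unique point $\lim_{\mathcal V}h\in Z$ such that $h^{-1}(V)\in\mathcal V$ for every open $V$ containing it, and $\lim_{\mathcal V}\psi\circ h=\psi(\lim_{\mathcal V}h)$ for continuous $\psi$. On bounded real functions $\lim_{\mathcal V}$ is linear, and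
\begin{equation}\label{eq:ultra}
\{h\le c\}\in\mathcal V\ \Longrightarrow\ \lim\nolimits_{\mathcal V}h\le c,\qquad\quad \lim\nolimits_{\mathcal V}h<c\ \Longrightarrow\ \{h<c\}\in\mathcal V .
\end{equation}
We fix once and for all a free ultrafilter $\mathcal U$ on $\mathbb N$, that is, one containing all cofinite sets. ``For almost all $n$'' means ``for all $n$ in a member of $\mathcal U$'', and $\lim_n$ applied to a function of a drawn number $n$ means the limit along $\mathcal U$.

\emph{Ordinals.} We use transfinite induction over countable ordinals and two facts: a supremum of countably many countable ordinals is countable, and a countable limit ordinal is the supremum of an increasing sequence of smaller ordinals.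

\begin{lemma}\label{lem:bounded}
A uniformly continuous map $\varphi$ on a bounded convex set $S$ has bounded range.
\end{lemma}

\begin{proof}
Choose $t>0$ with $\omega_\varphi(t)\le1$ and an integer $m\ge\operatorname{diam}(S)/t$. Any two points of $S$ are joined along the segment between them by $m$ steps of length at most $t$, so their images are at distance at most $m$.
\end{proof}

\section{The summing basis, and what goes wrong in general}\label{sec:model}

Kalton's argument uses alternately interlaced $k$-tuples. They suffice for Theorem~\ref{thm:A} when $x_n=s_n$ in $c_0$. If $n_1<m_1<n_2<m_2<\dots<n_k<m_k$, then $s_{m_i}-s_{n_i}$ is the indicator of the interval $(n_i,m_i]$, these intervals are disjoint, and so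
\begin{equation}\label{eq:c0}
\Big\|\frac1k\sum_{i=1}^ks_{n_i}-\frac1k\sum_{i=1}^ks_{m_i}\Big\|_\infty=\frac1k .
\end{equation}
If instead $n_k<m_1$, the coordinate $n_k+1$ of the first average is $0$ and that of the second is $1$, so the distance is $1$. Interlaced averages are close and separated averages are far. The point is that a map with relatively weakly compact range cannot tell the two arrangements apart.

We write this out for $k=2$. Let $\varphi:\operatorname{conv}\{s_n\}\to Y$ have relatively weakly compact range and put $G(m_1,m_2)=\varphi(\frac12(s_{m_1}+s_{m_2}))$. The weak limits $G_{m_1}=\lim_{m_2}G(m_1,m_2)$ and $u=\lim_{m_1}G_{m_1}$ exist in $Y$. Choose $F(n_1,n_2)\in B_{Y^*}$ norming $G(n_1,n_2)-u$, and form the weak* limits $F_{n_1}=\lim_{n_2}F(n_1,n_2)$ and $F_\emptyset=\lim_{n_1}F_{n_1}$. Removing one limit at a time, from the inside,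
\begin{align*}
\lim_{n_1}\lim_{m_1}\lim_{n_2}\lim_{m_2}\langle F(n_1,n_2),G(m_1,m_2)\rangle
&=\lim_{n_1}\lim_{m_1}\lim_{n_2}\langle F(n_1,n_2),G_{m_1}\rangle\\
&=\lim_{n_1}\lim_{m_1}\langle F_{n_1},G_{m_1}\rangle=\lim_{n_1}\langle F_{n_1},u\rangle=\langle F_\emptyset,u\rangle .
\end{align*}
Also $\lim_{n_1}\lim_{n_2}\langle F(n_1,n_2),u\rangle=\langle F_\emptyset,u\rangle$. So $u$ may be replaced by $G(m_1,m_2)$:
\[
\lim_{n_1}\lim_{n_2}\|G(n_1,n_2)-u\|=\lim_{n_1}\lim_{m_1}\lim_{n_2}\lim_{m_2}\langle F(n_1,n_2),G(n_1,n_2)-G(m_1,m_2)\rangle\le\omega_\varphi(\tfrac12),
\]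
since $\mathcal U$ is free, so that only $n_1<m_1<n_2<m_2$ matters, and then \eqref{eq:c0} applies. Hence for almost all $n_1$ and then almost all $n_2$, the point $G(n_1,n_2)$ lies within $\omega_\varphi(\frac12)+\varepsilon$ of the one point $u$. Among such pairs are two separated ones, which give points at distance $1$ with images within $2\omega_\varphi(\frac12)+2\varepsilon$. With $2k$ limits in place of four, $\frac12$ becomes $\frac1k$.

For a general weakly Cauchy sequence \eqref{eq:c0} has no analogue.

\begin{example}\label{ex:schreier}
Let $\mathcal S$ consist of $\emptyset$ and the finite sets $F\subset\mathbb N$ with $|F|\le\min F$. It is a closed subset of $\{0,1\}^{\mathbb N}$: if $F_j\to F\ne\emptyset$, then $\min F_j=\min F$ for large $j$, so $|F|\le\min F$. In $C(\mathcal S)$ let $u_n(F)=1$ if $n\in F$ and $u_n(F)=0$ otherwise. The sequence $(u_n)$ is bounded and pointwise null, hence weakly null by dominated convergence. If $k\le n_1<m_1<\dots<n_k<m_k$, evaluation at $F=\{n_1,\dots,n_k\}\in\mathcal S$ gives $\|\frac1k\sum u_{n_i}-\frac1k\sum u_{m_i}\|=1$.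

Averages of averages repair this. Let $J_1,\dots,J_l$ be finite sets with $\max J_i<\min J_{i+1}$ and $|J_{i+1}|\ge l\max J_i$, let $y_i$ be the average of $u_n$ over $J_i$, and let $y=\frac1l\sum_iy_i$. Given $F\in\mathcal S$ meeting some $J_i$, let $J_{i_0}$ be the first block it meets. Then $|F|\le\max J_{i_0}$, so $y_i(F)\le|F|/|J_i|\le\frac1l$ for $i>i_0$, while $y_{i_0}(F)\le1$ and $y_i(F)=0$ for $i<i_0$. Thus $\|y\|\le\frac2l$.
\end{example}

The example contains the mechanism of the general proof: a functional may act fully on one block, but doing so restricts it, and later blocks chosen with that restriction in mind are almost invisible to it. It also shows the new difficulty. The lengths $|J_i|$ must be large compared with what was chosen earlier, so they are themselves variables under a limit. The exchange of limits above needs $F$ to depend only on the variables of the first average and $G$ only on those of the second, so the two averages cannot share their lengths, and the lengths will be very different. Interlacing cannot be dropped either: for $x_n=(s_n,u_n)$ in $c_0\oplus_\infty C(\mathcal S)$, two convex combinations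 with separated supports are at distance at least $1$. The order of the limits must therefore adapt to the lengths as they appear. The next section provides a language for such adaptive iterated limits.

\section{Procedures, generic outcomes and exchange of limits}\label{sec:proc}

\subsection*{Procedures}
For a finite sequence $\pi$ in $\mathbb N$ and $n\in\mathbb N$, $\pi^\frown n$ is $\pi$ followed by $n$; ``extends'' includes equality.

\begin{definition}
A \emph{procedure} is a nonempty set $\Pi$ of finite sequences in $\mathbb N$, called \emph{positions}, that is closed under initial segments, has no infinite branch, and in which every position $\pi$ is either \emph{terminal} (it has no proper extension in $\Pi$) or satisfies $\pi^\frown n\in\Pi$ for all $n\in\mathbb N$. In the second case we say that a number is \emph{drawn} at $\pi$. Terminal positions are \emph{outcomes}, and $\partial\Pi$ is the set of outcomes.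
\end{definition}

The sequences of length at most $k$ form the procedure behind the $k$-tuples of Section~\ref{sec:model}; for $k=1$ this is a \emph{single draw}. Statements about positions are proved by \emph{backward induction}: if a statement holds at terminal positions, and holds at a nonterminal $\pi$ whenever it holds at all $\pi^\frown n$, then it holds everywhere, for otherwise a position where it fails could be extended forever through positions where it fails.

Procedures can be \emph{concatenated}. If $\Sigma$ is a procedure and $\Pi_\tau$ is a procedure for each $\tau\in\partial\Sigma$, then $\Sigma\cup\{\tau^\frown\pi:\tau\in\partial\Sigma,\ \pi\in\Pi_\tau\}$ is a procedure: an infinite branch would leave $\Sigma$ through an outcome $\tau$ and continue as an infinite branch of $\Pi_\tau$. We say that $\Pi$ \emph{continues after $\pi$ with a run of $\Sigma$} if $\{\tau:\pi^\frown\tau\in\Pi\}$ is a concatenation with first part $\Sigma$. We write $\Sigma^K$ for $K$ successive runs of $\Sigma$.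

\subsection*{Generic properties}
A property of outcomes is identified with a set $E\subset\partial\Pi$. It is \emph{generic from} a terminal $\pi$ if $\pi\in E$, and generic from a nonterminal $\pi$ if it is generic from $\pi^\frown n$ for almost all $n$. Let $\mathcal U_\pi$ be the family of properties generic from $\pi$. \emph{Generic} means generic from $\emptyset$.

\begin{lemma}\label{lem:ultra}
Each $\mathcal U_\pi$ is an ultrafilter on $\partial\Pi$ that contains the set of outcomes extending $\pi$.
\end{lemma}

\begin{proof}
Backward induction. For terminal $\pi$, $\mathcal U_\pi$ is the family of sets containing $\pi$. For nonterminal $\pi$ put $A(E)=\{n:E\in\mathcal U_{\pi^\frown n}\}$, so that $E\in\mathcal U_\pi$ if and only if $A(E)\in\mathcal U$. As each $\mathcal U_{\pi^\frown n}$ is an ultrafilter, $A(E\cap E')=A(E)\cap A(E')$, $A(\partial\Pi\setminus E)=\mathbb N\setminus A(E)$, $A(\emptyset)=\emptyset$, and $A$ is monotone; the ultrafilter axioms thus pass from $\mathcal U$ to $\mathcal U_\pi$. The set $E$ of outcomes extending $\pi$ contains those extending $\pi^\frown n$, so $A(E)=\mathbb N$.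
\end{proof}

In particular, finitely many properties generic from $\pi$ hold simultaneously at some outcome, and genericity from $\pi$ depends only on the outcomes extending $\pi$. Three rules establish genericity in practice.

\begin{lemma}\label{lem:rules}
Let $\Pi$ be a procedure and $\pi\in\Pi$.
\begin{enumerate}
\item[(a)] Let $D_\tau\in\mathcal U$ be given for each nonterminal $\tau$. Then, generically from $\pi$, the number drawn at each $\tau$ extending $\pi$ lies in $D_\tau$. In particular, for every $N$, generically all drawn numbers exceed $N$.
\item[(b)] If $\Pi$ continues after $\pi$ with a run of $\Sigma$ and $E'\subset\partial\Sigma$ is generic for $\Sigma$, then, generically from $\pi$, the outcome of that run lies in $E'$.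
\item[(c)] Let $E\subset\partial\Pi$. Suppose that, generically from $\pi$, the outcome has an initial segment that extends $\pi$ and from which $E$ is generic. Then $E$ is generic from $\pi$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $E_\pi$ be the set of outcomes extending $\pi$ with the stated property. For terminal $\pi$, $E_\pi=\{\pi\}$. For nonterminal $\pi$ and $n\in D_\pi$ we have $E_{\pi^\frown n}\subset E_\pi$, so $E_\pi\in\mathcal U_{\pi^\frown n}$ by backward induction; and $D_\pi\in\mathcal U$.

(b) Let $E$ be the set of outcomes of $\Pi$ extending $\pi^\frown\tau$ for some $\tau\in E'$. We show by backward induction on $\tau\in\Sigma$: if $E'$ is generic from $\tau$ in $\Sigma$, then $E$ is generic from $\pi^\frown\tau$ in $\Pi$. If $\tau$ is terminal, then $\tau\in E'$ and $E$ contains all outcomes extending $\pi^\frown\tau$. If $\tau$ is not terminal, then $E'$ is generic from $\tau^\frown n$ for almost all $n$, and for these $n$ the set $E$ is generic from $\pi^\frown\tau^\frown n$.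

(c) Let $R_\pi$ be the set of outcomes having an initial segment that extends $\pi$ and from which $E$ is generic. We show by backward induction that $R_\pi\in\mathcal U_\pi$ implies $E\in\mathcal U_\pi$. If $\pi$ is terminal, the only candidate for the initial segment is $\pi$. Let $\pi$ be nonterminal, $R_\pi\in\mathcal U_\pi$, and suppose $E\notin\mathcal U_\pi$. Then $\pi$ itself is not an admissible initial segment, so $R_\pi$ and $R_{\pi^\frown n}$ contain the same outcomes extending $\pi^\frown n$. For almost all $n$ we have $R_\pi\in\mathcal U_{\pi^\frown n}$, hence $R_{\pi^\frown n}\in\mathcal U_{\pi^\frown n}$, hence $E\in\mathcal U_{\pi^\frown n}$. This says $E\in\mathcal U_\pi$, a contradiction.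
\end{proof}

\subsection*{Iterated limits}
For a map $h$ from $\partial\Pi$ into a compact Hausdorff space let $L_\pi(h)=\lim_{\mathcal U_\pi}h$. This is the iterated limit over the draws after $\pi$:
\begin{equation}\label{eq:iter}
L_\pi(h)=h(\pi)\ \text{ for terminal }\pi,\qquad L_\pi(h)=\lim_nL_{\pi^\frown n}(h)\ \text{ otherwise.}
\end{equation}
Indeed, let $V$ be open and contain $\lim_nL_{\pi^\frown n}(h)$. For almost all $n$ we have $L_{\pi^\frown n}(h)\in V$ and hence $h^{-1}(V)\in\mathcal U_{\pi^\frown n}$; so $h^{-1}(V)\in\mathcal U_\pi$. We write $L^\Pi(h)$ for $L_\emptyset(h)$.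

\subsection*{Interleavings}
Imagine two players, A running $\Pi_A$ and B running $\Pi_B$, and a referee who looks at the whole history and decides who draws next.

\begin{definition}
A procedure $M$ is an \emph{interleaving} of $\Pi_A$ and $\Pi_B$ if there are maps $a:M\to\Pi_A$ and $b:M\to\Pi_B$ with $a(\emptyset)=b(\emptyset)=\emptyset$ such that $a(\pi)$ and $b(\pi)$ are terminal when $\pi$ is terminal, and at each nonterminal $\pi$ either \emph{A draws}, meaning $a(\pi^\frown n)=a(\pi)^\frown n$ and $b(\pi^\frown n)=b(\pi)$ for all $n$, or \emph{B draws}, meaning $a(\pi^\frown n)=a(\pi)$ and $b(\pi^\frown n)=b(\pi)^\frown n$ for all $n$.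
\end{definition}

\begin{lemma}[Exchange]\label{lem:exchange}
Let $M$ be an interleaving of $\Pi_A$ and $\Pi_B$, let $W\subset Y$ be weakly compact, and let $F:\partial\Pi_A\to B_{Y^*}$ and $G:\partial\Pi_B\to W$ be arbitrary. Put $F_s=L_s(F)$ in the weak* topology for $s\in\Pi_A$ and $G_t=L_t(G)$ in the weak topology for $t\in\Pi_B$. Then $h(\pi)=\langle F(a(\pi)),G(b(\pi))\rangle$, $\pi\in\partial M$, satisfies $L^M(h)=\langle F_\emptyset,G_\emptyset\rangle$. Moreover $L^M(g\circ a)=L^{\Pi_A}(g)$ for every bounded real $g$ on $\partial\Pi_A$.
\end{lemma}

\begin{proof}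
We show $L_\pi(h)=\langle F_s,G_t\rangle$ for $s=a(\pi)$, $t=b(\pi)$ by backward induction, using \eqref{eq:iter}. For terminal $\pi$ this is the definition of $h$. If A draws at $\pi$, then $L_\pi(h)=\lim_n\langle F_{s^\frown n},G_t\rangle=\langle F_s,G_t\rangle$, because evaluation at $G_t\in Y$ is weak* continuous. If B draws at $\pi$, then $L_\pi(h)=\lim_n\langle F_s,G_{t^\frown n}\rangle=\langle F_s,G_t\rangle$, because $F_s$ is weakly continuous. The last assertion is the case $Y=\mathbb R$, $G\equiv1$, with $F$ a multiple of $g$.
\end{proof}

This is the only place where weak compactness of the range enters. It puts $G_t$ in $Y$. For a merely bounded $G$ the limits $G_t$ would lie in $Y^{**}$, and evaluation at $G_t$ would not be weak* continuous on $Y^*$: in $Y=c_0$ we have $\lim_n\lim_m\langle e_n^*,s_m\rangle=1$ but $\lim_m\lim_n\langle e_n^*,s_m\rangle=0$.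

\begin{proposition}[Concentration]\label{prop:conc}
Let $M$ be an interleaving of $\Pi$ with itself, let $W\subset Y$ be weakly compact, and let $G:\partial\Pi\to W$ satisfy $\|G(a(\pi))-G(b(\pi))\|\le c$ generically in $M$. Then there is $u\in Y$ such that for every $c'>c$, generically in $\Pi$, $\|G(s)-u\|<c'$.
\end{proposition}

\begin{proof}
Let $u=G_\emptyset$. For $s\in\partial\Pi$ choose $F(s)\in B_{Y^*}$ with $\langle F(s),G(s)-u\rangle=\|G(s)-u\|$. Lemma~\ref{lem:exchange}, applied to $G$ and to the constant map $u$, gives $L^M(\langle F\circ a,G\circ b\rangle)=\langle F_\emptyset,u\rangle=L^M(\langle F\circ a,u\rangle)$. By the last part of that lemma and linearity,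
\[
L^\Pi(\|G-u\|)=L^M(\langle F\circ a,G\circ a-u\rangle)=L^M(\langle F\circ a,G\circ a-G\circ b\rangle)\le c,
\]
where the inequality is the first half of \eqref{eq:ultra}. The second half finishes the proof.
\end{proof}

The conclusion no longer mentions $M$. Closeness under one favorable interleaving forces closeness of any two generic outcomes, in particular of two outcomes of which one lies entirely beyond the other.

\section{Repeated averages and their interleaving}\label{sec:avg}

In this section and the next, $(x_n)$ is a weakly Cauchy sequence in $X$ with $\|x_n\|\le1$.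

For each countable ordinal $\gamma>0$ fix ordinals $\gamma[l]<\gamma$ $(l\in\mathbb N)$ such that
\begin{equation}\label{eq:cof}
\text{for every }\rho<\gamma,\quad \gamma[l]\ge\rho\ \text{ for all large } l .
\end{equation}
Take $\gamma[l]=\beta$ if $\gamma=\beta+1$, and an increasing sequence with supremum $\gamma$ if $\gamma$ is a limit.

\begin{definition}
The procedure $P(\gamma)$ and its \emph{output} are defined by recursion on $\gamma$. A number $l$ is drawn. If $\gamma=0$, the run ends, the output is $x_l$, and $l$ is called an \emph{atom}. If $\gamma>0$, then $P(\gamma[l])$ is run $l$ times successively, and the output is the average of the $l$ outputs.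
\end{definition}

By induction on $\gamma$, $P(\gamma)$ is a concatenation of procedures and hence a procedure, and the output $f(s)$ at an outcome $s$ is a convex combination of the vectors $x_n$ with $n$ an atom of $s$. So $P(1)$ yields an average of $l$ terms of the sequence, and $P(2)$ yields averages of averages, which by Lemma~\ref{lem:rules}(a) generically have the growth of block lengths required in Example~\ref{ex:schreier}.

Now let A and B both run $P(\gamma)$. A draws $l$, then B draws $l'$, and generically $l'$ is far larger than $l$. To compare an average of $l$ outputs with an average of $l'$ outputs, we match each sub-run of A with a group of about $l'/l$ sub-runs of B. The subproblem is thus ``one run of A against $K$ runs of B'', and the recursion must be set up for it. There A draws an $l$ far larger than $K$ and assigns about $q=l/K$ of its sub-runs to each run of B; B draws an $l'_k$ far larger than $q$ and assigns about $l'_k/q$ of its sub-runs to each of these. The subproblem has the same form again.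

\begin{definition}\label{def:M}
Let $\gamma,\gamma'$ be countable ordinals and $K\in\mathbb N$. In $M(\gamma;\gamma',K)$, player A makes one run of $P(\gamma)$ with output $\alpha$, and player B makes $K$ successive runs of $P(\gamma')$ with outputs $\beta_1,\dots,\beta_K$. The order of the draws is defined by recursion on $\gamma$.

If $\gamma=0$ or $\gamma'=0$, A makes its whole run and then B makes its $K$ runs.

If $\gamma,\gamma'>0$, A draws its first number $l$. Put $q=\lfloor l/K\rfloor$. If $q=0$, A completes its run and then B makes its $K$ runs. If $q\ge1$, rounds $k=1,\dots,K$ are played, and afterwards A makes its remaining $l-Kq$ runs of $P(\gamma[l])$. In round $k$, B draws $l'_k$, the first number of its $k$-th run, and then: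
\begin{itemize}
\item if $l'_k<q$, A makes $q$ of its runs of $P(\gamma[l])$, and B completes its $k$-th run;
\item if $l'_k\ge q$, put $q'_k=\lfloor l'_k/q\rfloor\ge1$. For $j=1,\dots,q$, \emph{stage} $(k,j)$ is played, which is a run of $M(\gamma[l];\gamma'[l'_k],q'_k)$: in it A makes one of its runs of $P(\gamma[l])$ and B makes the next $q'_k$ of its runs of $P(\gamma'[l'_k])$. Then B makes its remaining $l'_k-qq'_k$ runs of $P(\gamma'[l'_k])$.
\end{itemize}
Finally, $\Delta=\alpha-\frac1K\sum_{k=1}^K\beta_k$.
\end{definition}

The cases $q=0$ and $l'_k<q$ are not generic; they are included only so that the rule covers every position. Figure~\ref{fig:M} shows a play.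

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\node at (-0.6,1) {A};
\node at (-0.6,0) {B};
\node[draw,circle,inner sep=2pt] at (0.15,1) {\small $l$};
\node[draw,circle,inner sep=1pt] at (0.95,0) {\small $l'_1$};
\node[draw,circle,inner sep=1pt] at (6.4,0) {\small $l'_2$};
\foreach \x/\j in {1.6/1,3.4/2}{
  \draw[dashed] (\x,-0.4) rectangle (\x+1.6,1.4);
  \draw (\x+0.15,0.75) rectangle (\x+1.45,1.25);
  \draw (\x+0.15,-0.25) rectangle (\x+0.75,0.25);
  \draw (\x+0.85,-0.25) rectangle (\x+1.45,0.25);
  \node at (\x+0.8,1.7) {\small $(1,\j)$};}
\foreach \x/\j in {7.0/1,9.1/2}{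
  \draw[dashed] (\x,-0.4) rectangle (\x+1.9,1.4);
  \draw (\x+0.1,0.75) rectangle (\x+1.8,1.25);
  \draw (\x+0.1,-0.25) rectangle (\x+0.6,0.25);
  \draw (\x+0.7,-0.25) rectangle (\x+1.2,0.25);
  \draw (\x+1.3,-0.25) rectangle (\x+1.8,0.25);
  \node at (\x+0.95,1.7) {\small $(2,\j)$};}
\draw[fill=gray!30] (5.2,-0.25) rectangle (5.8,0.25);
\draw[fill=gray!30] (11.2,0.75) rectangle (12.1,1.25);
\draw[->] (0,-0.8) -- (12.1,-0.8);
\end{tikzpicture}
\caption{A play of $M(\gamma;\gamma',2)$ with $l=5$, $l'_1=5$, $l'_2=6$, so $q=2$, $q'_1=2$, $q'_2=3$; time runs from left to right. Circles are single draws, solid boxes are runs of $P(\gamma[l])$ by A and of $P(\gamma'[l'_k])$ by B. Each dashed box is a stage $(k,j)$, inside which the draws are interleaved by the same rule. Gray boxes are the remaining runs.}\label{fig:M}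
\end{figure}

\begin{lemma}\label{lem:M}
$M(\gamma;\gamma',K)$ is an interleaving of $P(\gamma)$ and $P(\gamma')^K$.
\end{lemma}

\begin{proof}
Induction on $\gamma$; let $a(\pi)$ and $b(\pi)$ list the numbers drawn by A and by B. If $\gamma=0$ or $\gamma'=0$, the play is the concatenation of A's procedure and B's. Let $\gamma,\gamma'>0$. The play is built by concatenation from single draws, runs of procedures $P(\cdot)$ by one player, and stages: once $l$ is drawn the number of rounds is fixed, and once $l'_k$ is drawn the list of parts of round $k$ is fixed and finite. Since $\gamma[l]<\gamma$, each stage is an interleaving of $P(\gamma[l])$ and $P(\gamma'[l'_k])^{q'_k}$. So $M(\gamma;\gamma',K)$ is a procedure in which the history determines who draws. A's numbers consist of $l$ followed by $l$ runs of $P(\gamma[l])$: if $q\ge1$ there are $q$ in each round and $l-Kq$ at the end. In its $k$-th run B's numbers consist of $l'_k$ followed by $l'_k$ runs of $P(\gamma'[l'_k])$: if stages are played there are $q'_k$ in each of the $q$ stages and $l'_k-qq'_k$ afterwards. Thus $a(\pi)\in P(\gamma)$ and $b(\pi)\in P(\gamma')^K$, and both are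 terminal at the end of the play.
\end{proof}

\section{The oscillation tree}\label{sec:tree}

How large must $\gamma$ be? A functional detects a difference of averages only by oscillating along the sequence, so we record how often a functional can oscillate. Fix $\delta>0$. For a finite sequence $\sigma=(p_1,\dots,p_m)$ of pairs $p_i=(n_i,n'_i)\in\mathbb N^2$ put
\[
H_\sigma=\{x^*\in B_{X^*}:x^*(x_{n_i}-x_{n'_i})\ge\delta\ \text{ for }1\le i\le m\},\qquad H_\emptyset=B_{X^*}.
\]
Let $\mathcal A$ be the set of all $\sigma$ with $\max p_i<\min p_{i+1}$ for $i<m$ and $H_\sigma\ne\emptyset$. It is closed under initial segments.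

\begin{lemma}\label{lem:wf}
The tree $\mathcal A$ has no infinite branch.
\end{lemma}

\begin{proof}
Let $(p_1,p_2,\dots)$ be an infinite branch. The sets $H_{(p_1,\dots,p_m)}$ are nonempty, weak* compact and decreasing, so some $x^*$ lies in all of them. Then $x^*(x_{n_i}-x_{n'_i})\ge\delta$ for all $i$ with $n_i,n'_i\to\infty$, although $x^*(x_n)$ converges.
\end{proof}

Here, and nowhere else before the last lines of the proof of Theorem~\ref{thm:A}, the weak Cauchy property is used. By the lemma the rank
\[
\operatorname{rk}(\sigma)=\sup\{\operatorname{rk}(\sigma^\frown p)+1:\sigma^\frown p\in\mathcal A\}\qquad(\sup\emptyset=0)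
\]
is defined on $\mathcal A$ by backward recursion, and it is a countable ordinal because each supremum is over a countable set. For the summing basis, $x^*(s_n-s_{n'})$ is at most the $\ell_1$-mass of $x^*$ on the interval $(\min p,\max p]$, and these intervals are disjoint along $\sigma$; so $m\delta\le1$ and $\operatorname{rk}(\emptyset)\le1/\delta$. For the sequence of Example~\ref{ex:schreier} and $\delta\le1$, evaluation at $F=\{m,m+2,\dots,m+2(m-1)\}$ shows that the $m$ pairs $(n,n+1)$, $n\in F$, form a node, so $\operatorname{rk}(\emptyset)$ is infinite.

We want to bound $\|\Delta\|$, the supremum of $x^*(\Delta)$ over $H_\emptyset$. The induction on the rank requires the bound over every $H_\sigma$. If $\operatorname{rk}(\sigma)=0$, each $x^*\in H_\sigma$ satisfies $x^*(x_n-x_{n'})<\delta$ for all $n,n'$ beyond $\sigma$, and the bound holds as soon as the atoms lie beyond $\sigma$. In general, $\Delta$ is nearly the average of the differences produced in the stages. A functional that exceeds $\delta$ at one stage falls into a set $H_{\sigma^\frown p}$ of smaller rank. We do not know in advance which $p$ occurs, but before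 any given stage only finitely many pairs have been drawn, so the stage can be controlled on all of these sets at once.

\begin{proposition}\label{prop:key}
Let $\sigma\in\mathcal A$, let $\gamma,\gamma'>\operatorname{rk}(\sigma)$ be countable ordinals, $K\in\mathbb N$ and $\eta>0$. Then, generically in $M(\gamma;\gamma',K)$,
\[
x^*(\Delta)\le\delta+\eta\qquad\text{for all }x^*\in H_\sigma .
\]
\end{proposition}

\begin{proof}
Induction on $\rho=\operatorname{rk}(\sigma)$: assume the statement for all nodes of rank less than $\rho$ and all admissible values of the other parameters. Since $\gamma,\gamma'>\rho\ge0$, the play begins with A drawing $l$. Let $N_\sigma$ be the largest number occurring in $\sigma$, with $N_\emptyset=0$. Call $l$ \emph{good} if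
\[
l>N_\sigma,\qquad l\ge K(1+8/\eta),\qquad\gamma[l]\ge\rho .
\]
By \eqref{eq:cof} and $\rho<\gamma$, all large $l$ are good, so it suffices to prove that the assertion is generic from the position $(l)$ for each good $l$. Fix one. Then $q=\lfloor l/K\rfloor\ge1$, and $Q=Kq$ satisfies $l-Q<K$, whence $Q>l-K\ge8/\eta$.

\emph{Step 1: generic properties.} For outcomes extending $(l)$ consider:
\begin{enumerate}
\item[(i)] all drawn numbers exceed $N_\sigma$;
\item[(ii)] for every $k$, $l'_k\ge q(1+8/\eta)$ and $\gamma'[l'_k]\ge\rho$;
\item[(iii)$_e$] stage $e=(k,j)$ is played, and for every pair $p=(n,n')$ of numbers drawn before stage $e$ begins with $\sigma^\frown p\in\mathcal A$, the vector $\Delta_e$ (the $\Delta$ of stage $e$) satisfies $x^*(\Delta_e)\le\delta+\eta/4$ for all $x^*\in H_{\sigma^\frown p}$.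
\end{enumerate}
Properties (i) and (ii) require each number drawn after $(l)$ to lie in a cofinite set determined by the position; for (ii) this uses \eqref{eq:cof} and $\rho<\gamma'$. They are generic from $(l)$ by Lemma~\ref{lem:rules}(a).

Fix one of the $Q$ indices $e=(k,j)$. Let $\pi$ be a position extending $(l)$ at which stage $e$ is about to begin and $\gamma'[l'_k]\ge\rho$. The pairs $p$ in (iii)$_e$ form a finite set determined by $\pi$, and each has $\operatorname{rk}(\sigma^\frown p)<\rho\le\gamma[l],\gamma'[l'_k]$. By the induction hypothesis with $\eta/4$ in place of $\eta$, the bound on $H_{\sigma^\frown p}$ is generic for $M(\gamma[l];\gamma'[l'_k],q'_k)$, for each such $p$ and so for all of them together. By Lemma~\ref{lem:rules}(b), (iii)$_e$ is generic from $\pi$. An outcome satisfying (ii) has $l'_k\ge q$ for all $k$, so all stages are played, and the outcome has an initial segment $\pi$ of this kind. As (ii) is generic from $(l)$, Lemma~\ref{lem:rules}(c) shows that (iii)$_e$ is generic from $(l)$. Hence the conjunction of (i), (ii) and the $Q$ properties (iii)$_e$ is generic from $(l)$. Fix an outcome satisfying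 it.

\emph{Step 2: $\Delta$ is nearly the average of the $\Delta_e$.} If $v_1,\dots,v_r$ have norm at most $1$ and $J\subset\{1,\dots,r\}$ is nonempty, then
\[
\Big\|\frac1r\sum_{i=1}^rv_i-\frac1{|J|}\sum_{i\in J}v_i\Big\|\le\Big(\frac1{|J|}-\frac1r\Big)|J|+\frac{r-|J|}r=\frac{2(r-|J|)}r .
\]
Let $\alpha_e$ be A's output in stage $e=(k,j)$ and $\bar\beta_e$ the average of B's $q'_k$ outputs in it, so that $\Delta_e=\alpha_e-\bar\beta_e$. The vector $\alpha$ is an average of $l$ outputs, of which $Q$ are the $\alpha_e$. The vector $\beta_k$ is an average of $l'_k$ outputs, of which $qq'_k$ are produced in stages, with average $\frac1q\sum_j\bar\beta_{(k,j)}$. Since $l-Q<K$ and $l'_k-qq'_k<q$,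
\[
\Big\|\alpha-\frac1Q\sum_e\alpha_e\Big\|\le\frac{2K}l\le\frac\eta4,\qquad\Big\|\beta_k-\frac1q\sum_{j=1}^q\bar\beta_{(k,j)}\Big\|\le\frac{2q}{l'_k}\le\frac\eta4 .
\]
Because $\frac1Q\sum_e\Delta_e=\frac1Q\sum_e\alpha_e-\frac1K\sum_k\frac1q\sum_j\bar\beta_{(k,j)}$, we obtain $\|\Delta-\frac1Q\sum_e\Delta_e\|\le\eta/2$.

\emph{Step 3: one bad stage.} Let $x^*\in H_\sigma$. If $x^*(\Delta_e)\le\delta$ for all $e$, then $x^*(\Delta)\le\delta+\eta/2$. Otherwise let $e_1$ be the first stage with $x^*(\Delta_{e_1})>\delta$. Write $\alpha_{e_1}=\sum_n\lambda_nx_n$ and $\bar\beta_{e_1}=\sum_{n'}\mu_{n'}x_{n'}$ as convex combinations over A's atoms and B's atoms of stage $e_1$. Then $\Delta_{e_1}=\sum_{n,n'}\lambda_n\mu_{n'}(x_n-x_{n'})$ is a convex combination, so $x^*(x_n-x_{n'})>\delta$ for some pair $p=(n,n')$ of numbers drawn in stage $e_1$. By (i), $\min p>N_\sigma$. Therefore $x^*\in H_{\sigma^\frown p}$ and $\sigma^\frown p\in\mathcal A$. (For $\rho=0$ this is impossible, and the first case holds.) By (iii)$_e$, $x^*(\Delta_e)\le\delta+\eta/4$ for every stage $e$ after $e_1$. For stages before $e_1$ we have $x^*(\Delta_e)\le\delta$,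 and $x^*(\Delta_{e_1})\le2$. With Step 2 and $Q>8/\eta$,
\[
x^*(\Delta)\le\frac\eta2+\Big(\delta+\frac\eta4\Big)+\frac2Q\le\delta+\eta.\qedhere
\]
\end{proof}

\begin{corollary}\label{cor:close}
For every $\delta>0$ there is a countable ordinal $\gamma$ such that, generically in $M(\gamma;\gamma,1)$, the outcomes $s$ of A and $t$ of B satisfy $\|f(s)-f(t)\|\le2\delta$.
\end{corollary}

\begin{proof}
Take $\sigma=\emptyset$, $K=1$, $\eta=\delta$ and $\gamma=\gamma'=\operatorname{rk}(\emptyset)+1$. Then $\Delta=f(s)-f(t)$ and $H_\emptyset=B_{X^*}$.
\end{proof}

For the unit vector basis of $\ell_1$, which is not weakly Cauchy, the corollary fails for every $\gamma$: generically each drawn number exceeds all earlier ones, so $f(s)$ and $f(t)$ have disjoint supports and are at distance $2$.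

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
We may assume $\|x_n\|\le1$: replacing $x_n$ by $cx_n$ and $\varphi$ by $\varphi(\cdot/c)$ with $c>0$ leaves $\omega_\varphi(0+)$ and the images unchanged and multiplies all distances in $X^{**}$ by $c$.

Fix $\varepsilon>0$. The range of $\varphi$ is bounded, so $\omega_\varphi$ is finite; it is also nondecreasing, and we can choose $\delta>0$ with $\omega_\varphi(2\delta)\le\omega_\varphi(0+)+\varepsilon/4$. Let $\gamma$ be given by Corollary~\ref{cor:close}. By Lemma~\ref{lem:M}, $M(\gamma;\gamma,1)$ is an interleaving of $P(\gamma)$ with itself. Put $G(s)=\varphi(f(s))$ for outcomes $s$ of $P(\gamma)$; its values lie in the weak closure of $\varphi(C)$, which is weakly compact. Generically in $M(\gamma;\gamma,1)$ we have $\|G(s)-G(t)\|\le\omega_\varphi(2\delta)$. Proposition~\ref{prop:conc} provides $u\in Y$ such that the property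
\begin{equation}\label{eq:near}
\|\varphi(f(s))-u\|<\omega_\varphi(0+)+\varepsilon/2
\end{equation}
is generic in $P(\gamma)$.

Choose an outcome $s$ satisfying \eqref{eq:near} and put $z=f(s)$. By Lemmas~\ref{lem:ultra} and~\ref{lem:rules}(a), for each $N$ there is an outcome $s_N$ satisfying \eqref{eq:near} with all entries greater than $N$. Put $z_N=f(s_N)\in\operatorname{conv}\{x_n:n>N\}$. The triangle inequality gives $\|\varphi(z)-\varphi(z_N)\|\le2\omega_\varphi(0+)+\varepsilon$. For $x^*\in X^*$ the number $x^*(z_N)$ lies in the convex hull of $\{x^*(x_n):n>N\}$, so $x^*(z_N)\to x^{**}(x^*)$. Thus $z-z_N\to z-x^{**}$ weak* in $X^{**}$, and $\liminf_N\|z-z_N\|\ge\|z-x^{**}\|\ge d$.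
\end{proof}

Without weak compactness of the range the theorem is false: for the summing basis and the inclusion $\varphi:C\to c_0$ we have $\omega_\varphi(0+)=0$ and $d=1$, so the two conclusions contradict each other for $\varepsilon<1$.

\section{Uniform and coarse embeddings}\label{sec:cons}

We prove Theorem~\ref{thm:B} first; Theorem~\ref{thm:main} follows from one of its directions. The other direction uses two known results. By Krein's theorem, the closed convex hull of a weakly compact subset of a Banach space is weakly compact. For the second, let $W\subset X$ be convex, symmetric and weakly compact, let $\|x\|_n=\inf\{\lambda>0:x\in\lambda(2^nW+2^{-n}B_X)\}$ be the gauge of $2^nW+2^{-n}B_X$, and put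
\[
|x|=\Big(\sum_{n\ge1}\|x\|_n^2\Big)^{1/2},\qquad R=\{x\in X:|x|<\infty\}.
\]
By Davis, Figiel, Johnson and Pe{\l}czy\'nski \cite{DFJP}, $(R,|\cdot|)$ is a reflexive Banach space.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $x^{**}$, $d$ and $C$ be as in Theorem~\ref{thm:A}.

\emph{Embedding implies convergence.} Let $\varphi$ be a uniform embedding of $C$ into a reflexive space $Y$. Then $\omega_\varphi(0+)=0$, and $\varphi(C)$ is bounded by Lemma~\ref{lem:bounded}, hence relatively weakly compact. Suppose $d>0$. By uniform continuity of $\varphi^{-1}$ there is $c>0$ such that $\|\varphi(x)-\varphi(y)\|<c$ implies $\|x-y\|<d/2$. Theorem~\ref{thm:A} with $\varepsilon=c/2$ gives $z,z_N\in C$ with $\|\varphi(z)-\varphi(z_N)\|<c$ for all $N$ and $\|z-z_N\|>d/2$ for large $N$, a contradiction. So $d=0$, and $(x_n)$ converges weakly in $X$.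

\emph{Convergence implies embedding.} Let $x_n\to x$ weakly. The set $\{\pm x_n\}\cup\{\pm x\}$ is weakly compact, so its closed convex hull $W$ is convex, symmetric and weakly compact. Let $r$ bound the norm on $W$, and form $R$ as above. For $w\in W$ we have $\|w\|_n\le2^{-n}$, so $W\subset R$. We compare the two norms on differences $v=w-w'\in2W$. From $v\in2^{1-n}(2^nW)$ we get $\|v\|_n\le2^{1-n}$, and from $v\in2^n\|v\|(2^{-n}B_X)$ we get $\|v\|_n\le2^n\|v\|$. Hence for every $m$
\[
|v|^2\le\|v\|^2\sum_{n\le m}4^n+\sum_{n>m}4^{1-n},
\]
and choosing first $m$ large and then $\|v\|$ small shows that $|v|\to0$ uniformly as $\|v\|\to0$. Conversely, $2W+\frac12B_X\subset(2r+\frac12)B_X$ gives $\|v\|\le(2r+\frac12)\|v\|_1\le(2r+\frac12)|v|$. So the identity map is a uniform embedding of $W\supset C$ into $R$.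

The last assertion of the theorem is the equivalence just proved, applied to every weakly Cauchy sequence.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $(x_n)$ be weakly Cauchy; after scaling, $x_n\in B_X$. The restriction of the embedding of $B_X$ to $\operatorname{conv}\{x_n\}$ is a uniform embedding into a reflexive space, so $(x_n)$ converges weakly by Theorem~\ref{thm:B}.
\end{proof}

For a coarse embedding we have no control at small scales. Dilating the sequence makes scale $1$ look small, at the price of a fixed error $\omega_\varphi(1)$, while the distance $d$ grows.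

\begin{proof}[Proof of Corollary~\ref{cor:coarse}]
Let $\varphi:X\to Y$ be a coarse embedding with $Y$ reflexive, and suppose that $(x_n)$ is weakly Cauchy with $d>0$. For $T>0$ define $\varphi_T(x)=\varphi(Tx)$ on $C$. The range of $\varphi_T$ has diameter at most $\omega_\varphi(T\operatorname{diam}C)<\infty$, so it is relatively weakly compact, and $\omega_{\varphi_T}(0+)\le\omega_{\varphi_T}(1/T)\le\omega_\varphi(1)$. Theorem~\ref{thm:A} with $\varepsilon=1$ gives $z,z'\in C$ with $\|Tz-Tz'\|>Td/2$ and $\|\varphi(Tz)-\varphi(Tz')\|\le2\omega_\varphi(1)+1$. As $T\to\infty$ the first quantity tends to infinity and the second stays bounded, which contradicts the definition of a coarse embedding.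
\end{proof}

\section{A Schur space whose ball does not embed}\label{sec:C}

By Theorem~\ref{thm:main}, $B_{c_0}$ does not uniformly embed into a reflexive space. To transfer this obstruction to a Schur space we place isometric copies of finer and finer nets of $B_{c_0}$ in its ball. A single net fits into a renorming of $\ell_1$, and an $\ell_1$-sum collects all of them. The passage from $B_{c_0}$ to a net is discontinuous, which Theorem~\ref{thm:A} tolerates.

\begin{proof}[Proof of Theorem~\ref{thm:C}]
\emph{The space.} For $k\in\mathbb N$ let $N_k\ni0$ be a maximal subset of $B_{c_0}$ with mutual distances at least $1/k$. It is countable since $c_0$ is separable, and by maximality every $v\in B_{c_0}$ has a point $r_k(v)\in N_k$ with $\|v-r_k(v)\|<1/k$. For $a\in\ell_1(N_k\setminus\{0\})$ put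
\[
|a|_k=\sup\Big\{\sum_xa_xg(x):\ g:N_k\to\mathbb R\ \text{ is $1$-Lipschitz and } g(0)=0\Big\}.
\]
The admissible $g$ form a symmetric set, so $|\cdot|_k$ is a seminorm. Since $|g(x)|\le\|x\|\le1$, we have $|a|_k\le\|a\|_1$. A function with $g(0)=0$ and $|g(x)|=\frac1{2k}$ for $x\ne0$ takes values differing by at most $1/k$, so it is $1$-Lipschitz on $N_k$; choosing its signs to agree with those of $a$ gives $|a|_k\ge\frac1{2k}\|a\|_1$. Hence $E_k=(\ell_1(N_k\setminus\{0\}),|\cdot|_k)$ is isomorphic to $\ell_1$ of a countable set, and is a separable Schur space. Let $X=(\bigoplus_kE_k)_{\ell_1}$, the space of $v=(v_k)$ with $v_k\in E_k$ and $\|v\|=\sum_k|v_k|_k<\infty$. It is separable, and every $(x^*_k)$ with $x^*_k\in B_{E_k^*}$ defines an element of $B_{X^*}$.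

\emph{$X$ is a Schur space.} Otherwise, after passing to a subsequence, there is a weakly null sequence $(v^n)$ with $\|v^n\|\ge c>0$ for all $n$. For each $k$, $(v^n_k)_n$ is weakly null in $E_k$, hence norm null. Put $m_0=0$ and choose $n_1<n_2<\cdots$ and $m_1<m_2<\cdots$ recursively: given $m_{j-1}$, take $n_j$ with $\sum_{k\le m_{j-1}}|v^{n_j}_k|_k<c/8$, and then $m_j$ with $\sum_{k>m_j}|v_k^{n_j}|_k<c/8$. The intervals $I_j=(m_{j-1},m_j]$ are disjoint and $\sum_{k\notin I_j}|v^{n_j}_k|_k<c/4$. For $k\in I_j$ let $x^*_k\in B_{E^*_k}$ norm $v^{n_j}_k$, and let $x^*=(x^*_k)$. Then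
\[
x^*(v^{n_j})\ge\sum_{k\in I_j}|v^{n_j}_k|_k-\sum_{k\notin I_j}|v^{n_j}_k|_k\ge\tfrac34c-\tfrac14c=\tfrac c2\qquad\text{for all }j,
\]
which contradicts weak nullity.

\emph{The nets sit isometrically in $B_X$.} Define $i_k:N_k\to E_k\subset X$ by $i_k(0)=0$ and $i_k(x)=e_x$, the unit vector at $x$, for $x\ne0$. Then $|i_k(x)-i_k(y)|_k=\sup_g(g(x)-g(y))\le\|x-y\|$, and $g=\|\cdot-y\|-\|y\|$ is admissible and attains $\|x-y\|$. So $i_k$ is an isometry, and $|i_k(x)|_k=\|x\|\le1$.

\emph{No embedding.} Suppose $\varphi:B_X\to Y$ is a uniform embedding with $Y$ reflexive. Its range is bounded by Lemma~\ref{lem:bounded}. Put $\varphi_k=\varphi\circ i_k\circ r_k:B_{c_0}\to Y$. If $\|v-v'\|\le t$, then $\|i_kr_k(v)-i_kr_k(v')\|\le t+\frac2k$, so $\omega_{\varphi_k}(t)\le\omega_\varphi(t+\frac2k)$ and $\omega_{\varphi_k}(0+)\le\omega_\varphi(3/k)$. The summing basis lies in $B_{c_0}$. It is weakly Cauchy, since $\langle a,s_n\rangle=\sum_{i\le n}a_i\to\sum_ia_i$ for $a\in\ell_1=c_0^*$, and its weak* limit is $\mathbf 1=(1,1,\dots)\in\ell_\infty=c_0^{**}$. For $v\in c_0$ we have $\|\mathbf 1-v\|\ge\lim_i|1-v_i|=1$, with equality at $v=0$,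 so $d=1$. Theorem~\ref{thm:A}, applied to the restriction of $\varphi_k$ to $\operatorname{conv}\{s_n\}$ with $\varepsilon=1/k$, gives $z,z'\in B_{c_0}$ with
\[
\|z-z'\|\ge\tfrac12,\qquad\|\varphi_k(z)-\varphi_k(z')\|\le2\omega_\varphi(3/k)+\tfrac1k .
\]
The points $i_kr_k(z)$ and $i_kr_k(z')$ of $B_X$ are at distance at least $\frac12-\frac2k$, while the distance between their images under $\varphi$ is at most $2\omega_\varphi(3/k)+\frac1k$, which tends to $0$ as $k\to\infty$. This contradicts the uniform continuity of $\varphi^{-1}$.
\end{proof}

\begin{thebibliography}{9}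
\bibitem{DFJP} Davis, Figiel, Johnson and Pe{\l}czy\'nski, J. Funct. Anal. 17 (1974).
\end{thebibliography}
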